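\title{A contracting self-similar group with no finite L-presentation}

\begin{abstract}
We construct a finitely generated group $P$ with a faithful, level-transitive, contracting self-similar action that has no finite L-presentation, whatever finite collection of endomorphisms is allowed. The obstruction is homological. If a group $G$ has a finite L-presentation, then $H_2(G;\mathbb Z)$ is finitely generated as a module over the monoid ring of $\operatorname{End}(G)$. The second homology of $P$ is generated by classes that sit at increasing depths, the depth being measured by a binary odometer inside $P$, and no endomorphism of $P$ can move a class deeper.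
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\Sigma$ be a finite alphabet, $\Sigma^*$ the set of finite words over $\Sigma$, and $\Sigma^n$ the set of words of length $n$. A group $G$ acting faithfully on $\Sigma^*$ is \emph{self-similar} if for every $g\in G$ and $v\in\Sigma^*$ there is an element $g|_v\in G$, the \emph{section} of $g$ at $v$, such that
\[
g(vw)=g(v)\,g|_v(w)\qquad\text{for all }w\in\Sigma^*.
\]
The section records what $g$ does to the part of a word that follows the prefix $v$. A self-similar group is \emph{contracting} if there is a finite set $\mathcal N\subset G$ such that for every $g\in G$ there is an $n$ with $g|_v\in\mathcal N$ for all words $v$ of length at least $n$. Contracting groups are assumed to be finitely generated. The action is \emph{level-transitive} if it is transitive on each $\Sigma^n$.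

The basic example is the binary odometer. Let $\Sigma=\{0,1\}$ and define $z$ by $z(0w)=1w$ and $z(1w)=0\,z(w)$. If a word of length $n$ is read as a binary number with the least significant digit first, then $z$ adds $1$ modulo $2^n$. The sections of $z^m$ at the letters $0$ and $1$ are $z^{\lfloor m/2\rfloor}$ and $z^{\lceil m/2\rceil}$, so $\langle z\rangle\cong\mathbb Z$ is contracting with $\mathcal N=\{z^{-1},1,z\}$.

A \emph{finite L-presentation} (or finite endomorphic presentation) of a group $G$ consists of a finite set $S$, a finite subset $R$ of the free group $F(S)$, and a finite set $\Phi$ of endomorphisms of $F(S)$ such that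
\[
G\cong F(S)\Big/\Big\langle\!\Big\langle\bigcup_{\varphi\in\Phi^*}\varphi(R)\Big\rangle\!\Big\rangle .
\]
Here $\Phi^*$ is the monoid generated by $\Phi$, which contains the identity, and $\langle\langle\,\cdot\,\rangle\rangle$ is the normal closure. A finite presentation is the case $\Phi=\emptyset$. For $S=\{a,z\}$, $R=\{[a,zaz^{-1}]\}$ and the single endomorphism $a\mapsto a$, $z\mapsto z^2$, the defining relations are $[a,z^{2^n}az^{-2^n}]$ for all $n\ge0$: infinitely many relations, produced from one by a fixed substitution. The question we answer is the following.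

\begin{quote}
\emph{Does every finitely generated contracting self-similar group have a finite L-presentation?}
\end{quote}

There is a good reason to guess that it does. An element of a self-similar group is trivial if and only if it fixes every letter and all its sections at letters are trivial. In a contracting group, repeating this test leads after finitely many rounds into the finite set $\mathcal N$. Heuristically, then, the relations come in levels, and a relation of level $n+1$ is assembled from relations of level $n$ placed below the letters of $\Sigma$. If ``placing below a letter'' were induced by an endomorphism, one could hope to obtain all relations from finitely many by iteration. The odometer shows what such an endomorphism looks like: $z^2$ fixes both letters and has section $z$ at each, so the endomorphism that moves $z$ one level down is the doubling map $z\mapsto z^2$. Our counterexample contains an odometer, has essential relations at every level, and is rigid enough to forbid doubling.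

\begin{theorem}\label{thm:main}
There is a finitely generated group $P$ such that
\begin{enumerate}
\item $P$ has a faithful, level-transitive, self-similar, contracting action on $\Sigma^*$ for a finite alphabet $\Sigma$;
\item $H_2(P;\mathbb Z)$ is not finitely generated as a $\mathbb Z[\operatorname{End}(P)]$-module;
\item consequently there are no finite set $S$, finite $R\subset F(S)$ and finite $\Phi\subset\operatorname{End}(F(S))$ with $P\cong F(S)/\langle\langle\bigcup_{\varphi\in\Phi^*}\varphi(R)\rangle\rangle$.
\end{enumerate}
\end{theorem}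

So the answer to the question is no. In (2), the monoid $\operatorname{End}(P)$ acts on $H_2(P;\mathbb Z)$ by the induced maps $f_*$.

The implication from (2) to (3) is a short consequence of Hopf's formula (Section~\ref{sec:criterion}). To prove (2) we produce homomorphisms $c_n\colon H_2(P)\to\mathbb F_2$, $n\ge0$, none of them zero, such that for each class $\xi$ all but finitely many $c_n$ vanish on the whole orbit $\{f_*\xi: f\in\operatorname{End}(P)\}$. Section~\ref{sec:cancel} isolates the mechanism that makes $c_n$ vanish and shows it in a small model. Sections~\ref{sec:A}--\ref{sec:H2A} construct a contracting group $A$ with an odometer $z$ and copies of a finite group $T$ at every depth, and show that these copies generate $H_2(A)$. The group $A$ still has a doubling endomorphism. Sections~\ref{sec:P} and~\ref{sec:End} enlarge it to a group $P$ that has none, and Section~\ref{sec:proof} defines the $c_n$ and completes the proof.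

\section{Conventions and homological tools}\label{sec:tools}

Actions are on the left, and $[a,b]=aba^{-1}b^{-1}$.

\subsection*{Labeled bijections and wreath products}
Let $G$ be a group and let $\Omega',\Omega''$ be finite sets. A \emph{$G$-labeled bijection} $g\colon\Omega'\to\Omega''$ is a bijection $\omega\mapsto g(\omega)$ together with a label $g|_\omega\in G$ for each $\omega\in\Omega'$. Labeled bijections are composed by composing the bijections and setting $(gh)|_\omega=g|_{h(\omega)}\,h|_\omega$. In particular $g^{-1}|_{g(\omega)}=(g|_\omega)^{-1}$. The $G$-labeled bijections from $\Omega$ to itself form the wreath product $G\wr\operatorname{Sym}(\Omega)$. It contains $G^\Omega$ (trivial permutation) and $\operatorname{Sym}(\Omega)$ (trivial labels). When $\Omega$ is an alphabet we also call the labels \emph{sections}. For $k\in G$ and $\omega\in\Omega$, let $k@\omega\in G^\Omega$ have label $k$ at $\omega$ and label $1$ elsewhere; the map $k\mapsto k@\omega$ is an injective homomorphism.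

For $h\in G\wr\operatorname{Sym}(\Omega')$ and $g\colon\Omega'\to\Omega''$ the composition rule gives
\begin{equation}\label{eq:conj}
ghg^{-1}\colon\ g(\omega)\mapsto g(h(\omega))\quad\text{with label}\quad g|_{h(\omega)}\;h|_\omega\;(g|_\omega)^{-1},
\end{equation}
and in particular
\begin{equation}\label{eq:conjat}
g\,(k@\omega)\,g^{-1}=\bigl(g|_\omega\,k\,(g|_\omega)^{-1}\bigr)@g(\omega).
\end{equation}

\subsection*{Group homology}
We write $H_i(G)$ for integral homology and use the following standard facts.
\begin{itemize}
\item[(H1)] $H_1(G)=G/[G,G]$, and $G$ is \emph{perfect} if this group is trivial. A group generated by perfect subgroups is perfect, and every homomorphism from a perfect group to an abelian group is trivial. If $G$ is cyclic, then $H_2(G)=0$.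
\item[(H2)] \emph{Conjugation.} Inner automorphisms induce the identity on $H_2(G)$. So two homomorphisms $H\to G$ that differ by conjugation in $G$ induce the same map on $H_2$.
\item[(H3)] \emph{Hopf's formula.} If $G=F/N$ with $F$ free, then $H_2(G)\cong(N\cap[F,F])/[F,N]$. If $\varphi\in\operatorname{End}(F)$ satisfies $\varphi(N)\subset N$ and induces $f\in\operatorname{End}(G)$, then $\varphi$ acts on the right-hand side as $f_*$.
\item[(H4)] \emph{Products.} $H_2(G_1*G_2)=H_2(G_1)\oplus H_2(G_2)$. If $G_1,G_2$ are perfect, the K\"unneth formula gives $H_2(G_1\times G_2)=H_2(G_1)\oplus H_2(G_2)$. In both cases the summands are the images under the inclusions of the factors.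
\item[(H5)] \emph{Limits.} If $N_0\subset N_1\subset\cdots$ are normal subgroups of $G$ with union $N$, then $H_2(G/N)=\varinjlim H_2(G/N_n)$. So every class in $H_2(G/N)$ comes from some $H_2(G/N_n)$.
\item[(H6)] \emph{Finite groups.} If $G$ is finite, then $H_2(G)$ is finite, and its $p$-primary part is the image of $H_2$ of a Sylow $p$-subgroup.
\item[(H7)] \emph{Perfect kernels.} If $N$ is a perfect normal subgroup of $G$, then $H_2(N)\to H_2(G)\to H_2(G/N)$ is exact in the middle. Indeed, the Lyndon--Hochschild--Serre spectral sequence $E^2_{p,q}=H_p(G/N;H_q(N))$ filters $H_2(G)$ by $F_0\subset F_1\subset H_2(G)$, where $F_0$ is the image of $H_2(N)$, $F_1$ is the kernel of the map to $H_2(G/N)$, and $F_1/F_0$ is a subquotient of $E^2_{1,1}=H_1(G/N;H_1(N))=0$.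
\item[(H8)] \emph{Wang sequence.} If $G=K\rtimes\langle z\rangle$ with $z$ of infinite order, and $z_*$ is the automorphism of $H_2(K)$ induced by $k\mapsto zkz^{-1}$, then
\[
H_2(K)\xrightarrow{\ z_*-1\ }H_2(K)\longrightarrow H_2(G)\longrightarrow H_1(K)
\]
is exact.
\item[(H9)] \emph{Central extensions.} The elements of $H^2(G;\mathbb F_2)$ correspond to the equivalence classes of central extensions $1\to\mathbb F_2\to E\to G\to1$, and zero corresponds to the split extension $\mathbb F_2\times G$. Let $c$ be the class of $E$ and let $h\colon H\to G$ be a homomorphism; $h^*c$ is the class of the pulled-back extension. Then (i) $h^*c=0$ if and only if $h$ lifts to a homomorphism $H\to E$; (ii) if $E'$ is a central extension of $H$ by $\mathbb F_2$ and some homomorphism $E'\to E$ covers $h$ and is the identity on $\mathbb F_2$, then $E'$ has class $h^*c$. The universal coefficient theorem gives a natural surjective homomorphism $H^2(G;\mathbb F_2)\to\operatorname{Hom}(H_2(G),\mathbb F_2)$ with kernel $\operatorname{Ext}(H_1(G),\mathbb F_2)$; it is an isomorphism when $G$ is perfect. We write $c(\xi)$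 for the value of the image of $c$ on $\xi\in H_2(G)$. Naturality means $c(h_*\xi)=(h^*c)(\xi)$.
\end{itemize}

Two consequences will each be used more than once.

\begin{lemma}\label{lem:wreath}
Let $K$ be a perfect group, let $\Gamma\le\operatorname{Sym}(\Omega)$ be transitive on the finite set $\Omega$, and let $\omega_0\in\Omega$. Then $H_2(K^\Omega\rtimes\Gamma)$ is generated by the image of $H_2(\Gamma)$ and the image of $H_2(K)$ under $k\mapsto k@\omega_0$.
\end{lemma}

\begin{proof}
Let $\varpi\colon K^\Omega\rtimes\Gamma\to\Gamma$ be the projection and $s$ the inclusion of $\Gamma$. For any class $\xi$, the class $\xi-s_*\varpi_*\xi$ lies in $\ker\varpi_*$, which by (H7) is the image of $H_2(K^\Omega)$. By (H4), $H_2(K^\Omega)$ is generated by the images of $H_2(K)$ under the maps $k\mapsto k@\omega$. By \eqref{eq:conjat} and transitivity these maps are conjugate under $\Gamma$, so by (H2) they induce the same map to $H_2(K^\Omega\rtimes\Gamma)$.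
\end{proof}

\begin{lemma}\label{lem:wang}
Let $G=K\rtimes\langle z\rangle$ with $K$ perfect and $z$ of infinite order.
\begin{enumerate}
\item The map $H_2(K)\to H_2(G)$ is onto.
\item Let $\nu\colon K\to G'$ be a homomorphism and $z'\in G'$ an element with $z'\nu(k)z'^{-1}=\nu(zkz^{-1})$ for all $k\in K$. If the images of a subset $\Xi\subset H_2(K)$ generate $H_2(G)$, then $\nu_*(\Xi)$ generates $\nu_*H_2(K)$.
\end{enumerate}
\end{lemma}

\begin{proof}
Part (1) is (H8) with $H_1(K)=0$. For (2), (H2) gives $\nu_*z_*=\nu_*$, so $\nu_*$ kills $(z_*-1)H_2(K)$, which by (H8) is the kernel of $H_2(K)\to H_2(G)$. Every $\xi\in H_2(K)$ differs from an integral combination of elements of $\Xi$ by an element of this kernel.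
\end{proof}

\section{A homological obstruction to finite L-presentations}\label{sec:criterion}

Let $G=F/N$ with $F$ free of finite rank. The abelian group $M=N/[F,N]$ is what remains of the relations when conjugate relations are identified, and by Hopf's formula it contains $H_2(G)$ with a quotient of finite rank. If $G$ is finitely presented, $M$ is finitely generated, and so is $H_2(G)$. The following proposition is the same observation with endomorphisms added. It turns a statement about all presentations of $G$ into one about $G$ alone.

\begin{proposition}\label{prop:criterion}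
If $G$ has a finite L-presentation $(S,R,\Phi)$, then $H_2(G)$ is a finitely generated $\mathbb Z[\operatorname{End}(G)]$-module.
\end{proposition}

\begin{proof}
Let $F=F(S)$ and $N=\langle\langle\bigcup_{\varphi\in\Phi^*}\varphi(R)\rangle\rangle$. Each $\varphi\in\Phi^*$ maps a conjugate of $\varphi'(w)$, where $\varphi'\in\Phi^*$ and $w\in R$, to a conjugate of $\varphi\varphi'(w)$. So $\varphi(N)\subset N$; this is where we use that every relation is iterated. Hence $\varphi$ induces some $f_\varphi\in\operatorname{End}(G)$, and it acts on $M=N/[F,N]$. Put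
\[
V=\ker\bigl(M\to F/[F,F]\bigr)=(N\cap[F,F])/[F,N].
\]
By (H3), $V=H_2(G)$ and $\varphi$ acts on $V$ as $(f_\varphi)_*$.

The quotient $M/V$ embeds in $F/[F,F]\cong\mathbb Z^S$, so it is free abelian of finite rank, and $M=V\oplus E$ with $E$ free abelian on a basis $e_1,\dots,e_q$. The complement $E$ need not be $\Phi$-invariant, but the failure is measured by finitely many elements: let $v_{\varphi,i}\in V$ be the $V$-component of $\varphi(e_i)$ for $\varphi\in\Phi$ and $1\le i\le q$, and let $v_w\in V$ be the $V$-component of the image of $w\in R$ in $M$. Let $V_0\subset V$ be the $\mathbb Z[\operatorname{End}(G)]$-submodule generated by the finitely many elements $v_{\varphi,i}$ and $v_w$.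

For $\varphi\in\Phi$ we have $\varphi(V_0)=(f_\varphi)_*V_0\subset V_0$ and $\varphi(e_i)\in v_{\varphi,i}+E$. So $V_0\oplus E$ is $\Phi$-invariant. It contains the image of $R$, hence the images of all $\varphi(w)$ with $\varphi\in\Phi^*$, $w\in R$. These images generate $M$ as an abelian group, because conjugation by $F$ is trivial on $M$. Thus $V_0\oplus E=V\oplus E$ with $V_0\subset V$, and so $V_0=V$.
\end{proof}

\section{Cancellation in pairs}\label{sec:cancel}

To use Proposition~\ref{prop:criterion} we must control $f_*\xi$ for \emph{all} endomorphisms $f$ at once, without knowing what they are. The only information that survives an arbitrary $f$ is algebraic: if a subgroup commutes with an element $g$, its image commutes with $f(g)$. This section shows how such a commutation forces a mod $2$ class to vanish.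

Throughout the section $T$ is a finite perfect group and $1\to C\to\tilde T\to T\to1$ is a central extension with $C\cong\mathbb F_2$ and $\tilde T$ perfect; an example is $SL_2(5)\to\operatorname{Alt}(5)$. Let $u\in H^2(T;\mathbb F_2)$ be its class. Since $\tilde T$ is perfect, it is not isomorphic to $\mathbb F_2\times T$, so $u\ne0$. Since $T$ is perfect, (H9) gives a class
\[
\alpha\in H_2(T)\quad\text{with}\quad u(\alpha)=1 .
\]

\subsection*{A model with two depths}
Let $\Gamma=T\times\bigl((T\times T)\rtimes\langle z\rangle\bigr)$, where $z$ has infinite order and swaps the two factors of $T\times T$. Write the elements as $(t,t',t'')z^l$ and let $\theta\colon\Gamma\to\mathbb Z$ be the exponent $l$. The subgroup $T_0=T\times1\times1$ commutes with $z$; the subgroup $T_1=1\times T\times1$ commutes with $z^2$ but not with $z$. We think of $T_1$ as lying deeper than $T_0$. Let $\alpha_0,\alpha_1\in H_2(\Gamma)$ be the images of $\alpha$ under the identifications of $T$ with $T_0$ and $T_1$.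

Put $E=(\tilde T\times\tilde T)/\Delta$ with $\Delta=\{(\epsilon,\epsilon):\epsilon\in C\}$. This is a central extension of $T\times T$ by $(C\times C)/\Delta\cong\mathbb F_2$. The swap acts on $E$, so $E\rtimes\langle z\rangle$ is a central extension of $(T\times T)\rtimes\langle z\rangle$; let $c\in H^2(\Gamma;\mathbb F_2)$ be its pullback to $\Gamma$. The map $\tilde t\mapsto(\tilde t,1)\Delta$ shows by (H9)(ii) that $c$ restricts to $u$ on $T_1$. Thus $c(\alpha_1)=1$.

Can an endomorphism $f$ of $\Gamma$ carry $\alpha_0$ to a class on which $c$ is nonzero? Let $m=\theta(f(z))$. As $T_0$ is perfect, $\theta f$ kills it, so $f(t,1,1)=(\ast,h'(t),h''(t))$ for homomorphisms $h',h''\colon T\to T$.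

Suppose $m$ is odd, and write $f(z)=(\ast,a',a'')z^m$. Conjugation by $f(z)$ sends $(h',h'')$ to $(a'h''a'^{-1},a''h'a''^{-1})$, and $f(z)$ commutes with $f(T_0)$. So $h''=a''h'a''^{-1}$. Fix a lift $\tilde a\in\tilde T$ of $a''$, and send $t\in T$ to $(\tilde h,\tilde a\tilde h\tilde a^{-1})\Delta$, where $\tilde h$ is any lift of $h'(t)$. Replacing $\tilde h$ by $\tilde h\epsilon$ multiplies the pair by $(\epsilon,\epsilon)\in\Delta$, so the map is well defined. It is a homomorphism $T\to E$ that lifts $(h',h'')$. By (H9)(i), $c(f_*\alpha_0)=0$: the contributions of the two coordinates cancel modulo $2$.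

For even $m$ this fails. The map $\sigma\bigl((t,t',t'')z^l\bigr)=(1,t,1)z^{2l}$ is an endomorphism, because $z^2$ commutes with $T_1$, and $\sigma_*\alpha_0=\alpha_1$.

The group $P$ will be an infinite version of this model. It has copies of $T$ at depths $r=0,1,2,\dots$, the $r$-th one commuting with the $2^{r+1}$-st power of an odometer; it has classes $c_n$ detecting depth $n$; and its endomorphisms either kill $H_2$ or have odd $m$.

\subsection*{The classes $c_\Omega$}
Let $\Omega$ be a finite nonempty set. The kernel of $\tilde T\wr\operatorname{Sym}(\Omega)\to T\wr\operatorname{Sym}(\Omega)$ is $C^\Omega=\mathbb F_2^\Omega$. Since $C$ is central in $\tilde T$, formula \eqref{eq:conjat} shows that conjugation by any $\tilde T$-labeled bijection $\tilde g$ acts on such elements by moving coordinates only: $\tilde g(\epsilon@\omega)\tilde g^{-1}=\epsilon@\tilde g(\omega)$. Hence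
\[
Z_\Omega=\Bigl\{(\epsilon_\omega)\in\mathbb F_2^\Omega:\ \sum_\omega\epsilon_\omega=0\Bigr\}
\]
is normal in $\tilde T\wr\operatorname{Sym}(\Omega)$, and $E_\Omega=(\tilde T\wr\operatorname{Sym}(\Omega))/Z_\Omega$ is an extension of $T\wr\operatorname{Sym}(\Omega)$ by $\mathbb F_2^\Omega/Z_\Omega=\mathbb F_2$. A normal subgroup of order $2$ is central. Let $c_\Omega\in H^2(T\wr\operatorname{Sym}(\Omega);\mathbb F_2)$ be the class of $E_\Omega$. It should be thought of as the sum of copies of $u$ over the points of $\Omega$.

\begin{lemma}\label{lem:cOmega}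
Let $\Omega$ be a finite nonempty set.
\begin{enumerate}
\item For each $\omega\in\Omega$, the pullback of $c_\Omega$ under $t\mapsto t@\omega$ is $u$.
\item Let $h\colon H\to T\wr\operatorname{Sym}(\Omega)$ be a homomorphism and let $g\in T\wr\operatorname{Sym}(\Omega)$ commute with $h(H)$. Suppose that $\Omega=\Omega'\sqcup\Omega''$, that $g(\Omega')=\Omega''$, and that $h(H)$ preserves $\Omega'$. Then $h^*c_\Omega=0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(1) The homomorphism $\tilde T\to E_\Omega$, $\tilde t\mapsto(\tilde t@\omega)Z_\Omega$, covers $t\mapsto t@\omega$ and maps $C$ isomorphically onto $\mathbb F_2^\Omega/Z_\Omega$. Apply (H9)(ii).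

(2) The group $h(H)$ preserves both $\Omega'$ and $\Omega''$. So $h=(h',h'')$ with $h'\colon H\to T\wr\operatorname{Sym}(\Omega')$ and $h''\colon H\to T\wr\operatorname{Sym}(\Omega'')$. Let $g'\colon\Omega'\to\Omega''$ be the restriction of $g$, a $T$-labeled bijection. Restricting the identity $g\,h(x)=h(x)\,g$ to $\Omega'$ gives $g'h'(x)=h''(x)g'$, that is, $h''(x)=g'h'(x)g'^{-1}$ for all $x\in H$.

Lift the labels of $g'$ to $\tilde T$ in some fixed way, obtaining $\tilde g\colon\Omega'\to\Omega''$. For $x\in H$ choose any lift $\tilde h\in\tilde T\wr\operatorname{Sym}(\Omega')$ of $h'(x)$ and put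
\[
s(x)=(\tilde h,\ \tilde g\tilde h\tilde g^{-1})\,Z_\Omega\in E_\Omega .
\]
Any other lift is $\tilde h\epsilon$ with $\epsilon\in\mathbb F_2^{\Omega'}$. It multiplies the pair by $(\epsilon,\tilde g\epsilon\tilde g^{-1})$, in which each entry $\epsilon_\omega$ occurs twice, at $\omega$ and at $g(\omega)$. This element lies in $Z_\Omega$, so $s$ is well defined. A product of lifts of $h'(x)$ and $h'(x')$ is a lift of $h'(xx')$, so $s$ is a homomorphism, and it lifts $(h',g'h'g'^{-1})=h$. Apply (H9)(i).
\end{proof}

\section{The contracting group $A$}\label{sec:A}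

We want a finitely generated contracting group that contains an odometer $z$ and a copy of $T$ below every vertex of the tree $X^*$. One copy of $T$ will act on the first letter. To reach all depths with finitely many generators we add a finite group $D$ whose elements reproduce themselves along one ray of the tree and emit elements of $T$ beside it. The group $D$ lives at all depths at once, so it should contribute nothing to $H_2$. This dictates the choice of $T$ and $D$.

\subsection*{The finite groups}
Let $B=SL_2(5)$, a perfect group of order $120$, and let $b\mapsto\bar b$ be the quotient map $B\to B/\{\pm1\}\cong\operatorname{Alt}(5)$.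

\begin{lemma}\label{lem:B}
$H_2(B)=0$.
\end{lemma}

\begin{proof}
By (H6) it suffices to show that the Sylow subgroups have zero $H_2$. Those of orders $3$ and $5$ are cyclic. The matrices $a=\left(\begin{smallmatrix}2&0\\0&3\end{smallmatrix}\right)$ and $b=\left(\begin{smallmatrix}0&1\\-1&0\end{smallmatrix}\right)$ satisfy $a^2=b^2=-1$ and $bab^{-1}=a^{-1}$, so they generate a quaternion group $Q_8$, a Sylow $2$-subgroup. We have $Q_8=\langle a,b\mid a^2=b^2,\ bab^{-1}=a^{-1}\rangle$: the relations imply $a^2=ba^2b^{-1}=a^{-2}$, so the presented group has order at most $8$. For this presentation $M=N/[F,N]$ is generated by two elements, and its image in $F/[F,F]=\mathbb Z^2$ has finite index, so it is isomorphic to $\mathbb Z^2$. A surjection $\mathbb Z^2\to M\to\mathbb Z^2$ is injective, so $M\to F/[F,F]$ is injective, and $H_2(Q_8)=0$ by (H3).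
\end{proof}

From now on
\[
T=B\times\operatorname{Alt}(5),\qquad\tilde T=B\times B\to T,\ (b,b')\mapsto(b,\bar b'),\qquad D=B\times B,
\]
\[
\tau_1,\tau_2\colon B\to T,\qquad\tau_1(b)=(b,1),\qquad\tau_2(b)=(b,\bar b).
\]
The groups $T$, $\tilde T$, $D$ are perfect, $|T|=7200$, and $\tilde T\to T$ is a central extension with kernel $C=1\times\{\pm1\}$. So Section~\ref{sec:cancel} applies and provides $u$, $\alpha$ and the classes $c_\Omega$. By Lemma~\ref{lem:B} and (H4), $H_2(D)=0$. The maps $\tau_i$ are injective, and their images generate $T$ because $\tau_2(b)\tau_1(b)^{-1}=(1,\bar b)$. Thus $T$ has nonzero $H_2$ and is generated by two copies of a group with zero $H_2$.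

Let $T$ act on $Y=(\mathbb F_5^2\setminus0)\times\{1,\dots,5\}$ by the product of the natural actions of $B$ and $\operatorname{Alt}(5)$. Both actions are faithful and transitive, so the action of $T$ on $Y$ is too. Let $\mathbf e_1,\mathbf e_2$ be the standard basis of $\mathbb F_5^2$ and put
\[
o=(\mathbf e_1,1),\quad o_1=(\mathbf e_2,1),\quad o_2=(\mathbf e_2,2),\quad s_0=\Bigl(\left(\begin{smallmatrix}1&1\\0&1\end{smallmatrix}\right),1\Bigr)\in T .
\]
The matrix fixes $\mathbf e_1$ and sends $\mathbf e_2$ to $\mathbf e_1+\mathbf e_2$. So $s_0o=o$ and $s_0o_i\notin\{o,o_i\}$ for $i=1,2$. The alphabet is $X=Y\times\{0,1\}$, and $Y\times\{i\}$ is called \emph{block} $i$.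

\subsection*{The recursion}
Let $A_0=T*D*\langle z\rangle$ with $z$ of infinite order, let $\theta\colon A_0\to\mathbb Z$ kill $T$ and $D$ and send $z$ to $1$, and let $K_0=\ker\theta$. Define $\psi\colon A_0\to A_0\wr\operatorname{Sym}(X)$ on the free factors by the first three rows of the following table, where $i=1,2$ and all sections that are not listed are trivial:
\[
\begin{array}{l|l|l}
g&\text{action on }X&\text{sections}\\\hline
t\in T&(y,0)\mapsto(ty,0),\ \ (y,1)\mapsto(y,1)&\\
d=(d_1,d_2)\in D&\text{trivial}&d|_{(o,0)}=d,\ \ d|_{(o_i,0)}=\tau_i(d_i)\\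
z&(y,0)\mapsto(y,1),\ \ (y,1)\mapsto(y,0)&z|_{(y,1)}=z\\
z^{-1}&(y,0)\mapsto(y,1),\ \ (y,1)\mapsto(y,0)&z^{-1}|_{(y,0)}=z^{-1}
\end{array}
\]
The first two rows define homomorphisms on $T$ and on $D$, so $\psi$ is a homomorphism. The last row follows from the third and the rule $g^{-1}|_{g(x)}=(g|_x)^{-1}$. We write $g(x)$ and $g|_x$ for the permutation and the sections of $\psi(g)$, and extend them to words by $g(xw)=g(x)\,g|_x(w)$ and $g|_{xw}=(g|_x)|_w$. By induction on the length, this is an action of $A_0$ on $X^*$ with $g(vw)=g(v)\,g|_v(w)$. Let $A$ be the image of $A_0$ in the group of permutations of $X^*$ and $q\colon A_0\to A$ the projection. The group $A$ is self-similar, with $q(g)|_v=q(g|_v)$.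

Put $v_r=(o,0)^r$. Unwinding the table, an element $d\in D$ changes only words that begin with $v_r(o_i,0)$ for some $r\ge0$ and $i\in\{1,2\}$, and on those it applies $\tau_i(d_i)$ to the next letter. Since the $\tau_i$ are injective and $T$ acts faithfully on block $0$, every $d\ne1$ acts nontrivially. So $T$ and $D$ embed in $A$, and we keep the names $T$, $D$, $z$ for their images.

\begin{remark}\label{rem:inj}
Injectivity of the $\tau_i$ is the reason for the factor $B$ in $T$. With $T=\operatorname{Alt}(5)$ and $\tau_i(b)=\bar b$, the elements $(\pm1,\pm1)\in D$ would emit only trivial sections and act trivially on $X^*$. The image of $D$ in the self-similar group would be $\operatorname{Alt}(5)\times\operatorname{Alt}(5)$, whose $H_2$ is not zero because $B$ is a perfect central extension of $\operatorname{Alt}(5)$ by $\mathbb F_2$.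
\end{remark}

\subsection*{The index}
The second coordinates of the letters carry the odometer. Define the \emph{index} of a word by
\[
\operatorname{ind}\bigl((y_1,i_1)\cdots(y_n,i_n)\bigr)=i_1+2i_2+\dots+2^{n-1}i_n\in\mathbb Z/2^n .
\]

\begin{lemma}\label{lem:index}
For $g\in A_0$ and $w\in X^n$ we have $\operatorname{ind}(g(w))=\operatorname{ind}(w)+\theta(g)$. Consequently $\theta$ descends to a homomorphism $\theta\colon A\to\mathbb Z$. Its kernel $K=q(K_0)$ is generated by the subgroups $z^lTz^{-l}$ and $z^lDz^{-l}$, $l\in\mathbb Z$, as is $K_0$ in $A_0$. Both $K_0$ and $K$ are perfect, and $A=K\rtimes\langle z\rangle$.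
\end{lemma}

\begin{proof}
It suffices to check the formula on generators. By the description above, elements of $T$ and $D$ change only first coordinates of letters. For $z$ we use induction on $n$. On $(y,0)w'$ it changes $i_1$ from $0$ to $1$. It sends $(y,1)w'$, of index $1+2\operatorname{ind}(w')$, to $(y,0)z(w')$, of index $2(\operatorname{ind}(w')+1)$. If $g$ acts trivially on $X^*$, then $\theta(g)$ is divisible by every $2^n$, so $\theta(g)=0$. Hence $\ker q\subset K_0$, $\theta$ descends, and $K=q(K_0)$.

The subgroup of $A_0$ generated by all $z^lTz^{-l}$ and $z^lDz^{-l}$ is normalized by $T$, $D$ and $z$. So it is the normal closure of $T\cup D$, which is $K_0$. The rest follows from (H1).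
\end{proof}

\subsection*{Contraction}
Let $\ell$ be the word length on $A_0$ with respect to the finite set of \emph{generators} $\bigl((T\cup D)\setminus1\bigr)\cup\{z,z^{-1}\}$. By the table, a section of a generator at a letter is a generator or $1$, so $\ell(g|_x)\le\ell(g)$. The next lemma lists the elements for which the length can fail to drop.

\begin{lemma}\label{lem:drop}
If $\ell(g|_x)=\ell(g)\ge1$ for some $x\in X$, then $g$ is one of $d,\ z,\ z^{-1},\ dz,\ z^{-1}d,\ z^{-1}dz$ with $1\ne d\in D$. In particular $\ell(g|_v)\le3$ for all $g\in A_0$ and all $v$ with $|v|\ge\ell(g)$.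
\end{lemma}

\begin{proof}
Let $g=s_l\cdots s_1$ be a shortest word in the generators, and put $x_0=x$, $x_i=s_i(x_{i-1})$. Then $g|_x=s_l|_{x_{l-1}}\cdots s_1|_{x_0}$, and all $l$ factors must be nontrivial. The table then shows that no $s_i$ lies in $T$ and that the blocks of $x_{i-1}$ and $x_i$ are
\[
0\to0\ \text{ if }s_i\in D,\qquad1\to0\ \text{ if }s_i=z,\qquad0\to1\ \text{ if }s_i=z^{-1}.
\]
If $s_i=z^{-1}$ with $i<l$, then $s_{i+1}$ starts in block $1$, so $s_{i+1}=z$, which contradicts minimality. If $s_i=z$ with $i>1$, then $s_{i-1}$ ends in block $1$, so $s_{i-1}=z^{-1}$, again a contradiction. So $z^{-1}$ can occur only as $s_l$ and $z$ only as $s_1$. The remaining generators are consecutive and lie in $D$; two of them could be merged, so there is at most one. Excluding the empty word and $z^{-1}z$ leaves the six forms. All have length at most $3$, so along any word $v$ the length of the section drops at each letter as long as it exceeds $3$.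
\end{proof}

It follows that $A$ is contracting, with $\mathcal N_A=q(\{g:\ell(g)\le3\})$ as the finite set. The same lemma describes the relations of $A$: each one becomes visible at a finite level. Let
\[
N_n=\{g\in A_0:\ g\text{ fixes }X^n\text{ pointwise and }g|_v=1\text{ for all }v\in X^n\}.
\]
Then $N_0=1$ and $N_n\subset N_{n+1}$.

\begin{lemma}\label{lem:kernel}
$\ker q=\bigcup_nN_n$.
\end{lemma}

\begin{proof}
An element of $N_n$ fixes all words of length at least $n$, hence also their prefixes, so $N_n\subset\ker q$. Suppose that $g\in\ker q$ lies in no $N_n$. Then for every $n$ there is $v\in X^n$ with $g|_v\ne1$. The set of words $v$ with $g|_v\ne1$ is closed under taking prefixes, since sections of $1$ are $1$. It is therefore an infinite subtree of the finitely branching tree $X^*$, and by K\"onig's lemma it contains an infinite path. Along the path the lengths $\ell(g|_v)\ge1$ do not increase, so they are eventually constant. Hence some $h=g|_v$ has one of the six forms of Lemma~\ref{lem:drop}. Also $h$ acts trivially on $X^*$, because $vw=g(vw)=v\,h(w)$. But $z$, $z^{-1}$, $dz$ and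 $z^{-1}d$ swap the two blocks, and $d\neq1$ and its conjugate $z^{-1}dz$ act nontrivially. This is a contradiction.
\end{proof}

\section{The construction $W$ and the structure of $A$}\label{sec:W}

By Lemma~\ref{lem:kernel} and (H5), $H_2(A)$ is the limit of the groups $H_2(A_0/N_n)$. To compute them we need the groups $A_0/N_n$ explicitly. They turn out to be obtained from $A_0$ by iterating one wreath-product construction, and $A$ is a fixed point of this construction.

A \emph{marked group} is a group $G$ with a homomorphism $\theta\colon G\to\mathbb Z$ and an element $z\in G$ such that $\theta(z)=1$. Then $G=K_G\rtimes\langle z\rangle$ with $K_G=\ker\theta$. A \emph{morphism} of marked groups is a homomorphism that respects $\theta$ and $z$. The groups $A_0$ and $A$ are marked, and $q$ is a morphism.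

Let $G$ be a marked group. In $G\wr\operatorname{Sym}(X)$ consider the subgroup $T$ given by the first row of the table, and the element $\hat z$ given by the third row: $\hat z$ swaps $(y,0)$ and $(y,1)$, with $\hat z|_{(y,0)}=1$ and $\hat z|_{(y,1)}=z\in G$. Let
\[
W(G)=\langle\,T,\ \hat z,\ k@x:\ k\in K_G,\ x\in X\,\rangle\le G\wr\operatorname{Sym}(X).
\]
The following identities hold for $k\in K_G$, $y\in Y$, $t\in T$.
\begin{itemize}
\item[(W1)] $\hat z\,(k@(y,0))\,\hat z^{-1}=k@(y,1)$ and $\hat z\,(k@(y,1))\,\hat z^{-1}=(zkz^{-1})@(y,0)$, by \eqref{eq:conjat}.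
\item[(W2)] $\hat z^2$ fixes $X$ pointwise and all its sections equal $z$: at $(y,0)$ the section is $\hat z|_{(y,1)}\hat z|_{(y,0)}=z\cdot1$, and at $(y,1)$ it is $\hat z|_{(y,0)}\hat z|_{(y,1)}=1\cdot z$.
\item[(W3)] $\hat z^2$ commutes with $T$: by \eqref{eq:conj}, $\hat z^2t\hat z^{-2}$ has the permutation of $t$ and sections $z\cdot1\cdot z^{-1}=1$.
\item[(W4)] $\hat zt\hat z^{-1}$ maps $(y,1)$ to $(ty,1)$, fixes block $0$ pointwise, and has trivial sections: by \eqref{eq:conj} the section is $1\cdot1\cdot1$ at $(y,1)=\hat z(y,0)$ and $z\cdot1\cdot z^{-1}$ at $(y,0)=\hat z(y,1)$.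
\end{itemize}

\begin{lemma}\label{lem:Wstructure}
Let $M_0=\langle T,\ k@(y,0)\rangle=K_G^{\,Y}\rtimes T$ and $M_1=\hat zM_0\hat z^{-1}$. Then $W(G)=(M_0\times M_1)\rtimes\langle\hat z\rangle$ with $\hat z$ of infinite order. So $W(G)$ is a marked group, with marked element $\hat z$ and $K_{W(G)}=M_0\times M_1$. A morphism $\phi\colon G\to G'$ induces a morphism $W(\phi)\colon W(G)\to W(G')$ by applying $\phi$ to sections; $W(\phi\phi')=W(\phi)W(\phi')$, and $W(\phi)$ is onto if $\phi$ is.
\end{lemma}

\begin{proof}
By (W1) and (W4), $M_1$ is generated by the $k@(y,1)$ and a copy of $T$ acting on block $1$. Elements of $M_0$ are trivial (fixed points, trivial sections) on block $1$, and elements of $M_1$ are trivial on block $0$. So $M_0$ and $M_1$ commute, intersect trivially, and generate $M_0\times M_1$. By (W1) and (W3), $\hat zM_1\hat z^{-1}=\hat z^2M_0\hat z^{-2}=M_0$. Thus $\hat z$ normalizes $M_0\times M_1$, which contains all other generators of $W(G)$. Elements of $M_0\times M_1$ preserve the blocks and have sections in $K_G$. On the other hand $\hat z^m$ swaps the blocks if $m$ is odd,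 and has sections $z^{m/2}\notin K_G$ if $m\ne0$ is even. Hence $\langle\hat z\rangle$ is infinite and meets $M_0\times M_1$ trivially.

Applying $\phi$ to sections fixes $T$, sends $\hat z$ to $\hat z$, and sends $k@x$ to $\phi(k)@x$ with $\phi(k)\in K_{G'}$. So it maps $W(G)$ to $W(G')$ and respects the markings. If $\phi$ is onto and $k'=\phi(g)\in K_{G'}$, then $\theta(g)=\theta(k')=0$. So $\phi(K_G)=K_{G'}$, and all generators of $W(G')$ are in the image.
\end{proof}

The definition of $W(G)$ allows arbitrary elements of $K_G$ below a single letter. That the finitely many generators of $A_0$ produce all of these is the point of the choices of $s_0$ and of $\tau_1,\tau_2$.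

\begin{lemma}\label{lem:onto}
$\psi$ is a surjective morphism of marked groups $A_0\to W(A_0)$.
\end{lemma}

\begin{proof}
We have $\psi(z)=\hat z$, $\psi(T)=T\subset M_0$, and $\psi(D)\subset M_0$ because the sections of $d\in D$ lie in $T\cup D\subset K_0$ and are trivial on block $1$. So $\psi$ is a morphism into $W(A_0)$. Let $I=\psi(A_0)$.

Fix $i\in\{1,2\}$ and let $b,b'\in B$ be placed in the $i$-th factor of $D$. By the table and \eqref{eq:conjat},
\[
\psi(b)=b@(o,0)\cdot\tau_i(b)@(o_i,0),\qquad s_0\psi(b')s_0^{-1}=b'@(o,0)\cdot\tau_i(b')@(s_0o_i,0).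
\]
Since $o$, $o_i$, $s_0o_i$ are distinct, the commutator of these two elements of $I$ is $[b,b']@(o,0)$. As $B$ is perfect, this gives $D@(o,0)\subset I$. Dividing $\psi(b)$ by $b@(o,0)$ gives $\tau_i(B)@(o_i,0)\subset I$, and conjugating by an element of $T$ that maps $o_i$ to $o$ gives $\tau_i(B)@(o,0)\subset I$. The groups $\tau_1(B),\tau_2(B)$ generate $T$, so $T@(o,0)\subset I$. By (W1), conjugation by $\hat z^{2l}$ turns $k@(o,0)$ into $(z^lkz^{-l})@(o,0)$. With Lemma~\ref{lem:index} we obtain $K_0@(o,0)\subset I$. Conjugating by $T$ gives $K_0@(y,0)\subset I$ for all $y$, and conjugating by $\hat z$ gives $K_0@(y,1)\subset I$.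
\end{proof}

Define marked groups $A_n$ and morphisms $\psi_n\colon A_0\to A_n$ by
\[
A_{n+1}=W(A_n),\qquad\psi_0=\mathrm{id},\qquad\psi_{n+1}=W(\psi_n)\circ\psi .
\]
By Lemmas~\ref{lem:Wstructure} and~\ref{lem:onto} all $\psi_n$ are onto. The element $\psi_{n+1}(g)$ consists of the action of $g$ on $X$ and the sections $\psi_n(g|_x)$. So $g\in\ker\psi_{n+1}$ if and only if $g$ fixes $X$ pointwise and $g|_x\in\ker\psi_n$ for all $x$. The sets $N_n$ satisfy the same recursion, hence $\ker\psi_n=N_n$ and $A_n\cong A_0/N_n$. Since $N_n\subset\ker q$, there is a morphism $q_n\colon A_n\to A$ with $q_n\psi_n=q$.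

\begin{lemma}\label{lem:fixed}
The map $\beta$ sending $a\in A$ to its action on $X$ and its sections $a|_x$ is an isomorphism of marked groups $A\to W(A)$, and $\beta q_{n+1}=W(q_n)$ for all $n\ge0$.
\end{lemma}

\begin{proof}
The homomorphism $\beta\colon A\to A\wr\operatorname{Sym}(X)$ is injective because $A$ acts faithfully on $X^*$. Since $q(g)|_x=q(g|_x)$, we have $\beta q=W(q)\psi$, a surjective morphism $A_0\to W(A)$. So $\beta$ is an isomorphism onto $W(A)$ that respects the markings. Finally $W(q_n)\psi_{n+1}=W(q_n\psi_n)\psi=W(q)\psi=\beta q=\beta q_{n+1}\psi_{n+1}$, and $\psi_{n+1}$ is onto.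
\end{proof}

We identify $A$ with $W(A)$ through $\beta$. Then $\hat z=z$, the identities (W1)--(W4) hold in $A$, and $K=M_0\times M_1$. For $k\in K$ and $v\in X^*$ let $k@v$ be the permutation of $X^*$ that sends $vw$ to $v\,k(w)$ and fixes all words not beginning with $v$. Then $k@v\in K$, by induction on $|v|$: for the empty word it is $k$, and $k@(xv)=(k@v)@x\in M_0\times M_1$. In particular $A$ contains the copies $T@v_r$ of $T$, $r\ge0$, and they commute with higher and higher powers of $z$, as in the model of Section~\ref{sec:cancel}.

\begin{lemma}\label{lem:commute}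
For $r\ge0$, the element $z^{2^r}$ fixes $X^r$ pointwise and all its sections at words of length $r$ equal $z$. The element $z^{2^{r+1}}$ commutes with $T@v_r$.
\end{lemma}

\begin{proof}
The first claim is trivial for $r=0$. If it holds for $r$, then $z^{2^{r+1}}=(z^{2^r})^2$ fixes $X^r$ pointwise with all sections $z^2$, and (W2) gives the claim for $r+1$. Conjugating $t@v_r$ by $z^{2^{r+1}}$ therefore gives $(z^2tz^{-2})@v_r$, which is $t@v_r$ by (W3).
\end{proof}

\begin{remark}\label{rem:D}
There is no such relation for $D$. If $1\ne d\in D$, the section of $d$ at $v_r$ is $d\in M_0$, while the section of $z^{2^r}dz^{-2^r}$ at $v_r$ is $zdz^{-1}\in M_1$, and $M_0\cap M_1=1$. So no $z^{2^r}$ commutes with $d$, and powers $z^{2^r}$ cannot be used to cancel classes coming from $D$. With $H_2(D)=0$ there are no such classes.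
\end{remark}

\section{Generators of $H_2(A)$}\label{sec:H2A}

Each application of $W$ adds one new copy of $H_2(T)$ at the top and pushes the old homology one level down.

\begin{lemma}\label{lem:H2W}
Let $G$ be a marked group with $K_G$ perfect, and let $\nu\colon K_G\to W(G)$, $\nu(k)=k@(o,0)$. Then $K_{W(G)}$ is perfect. If the images of a subset $\Xi\subset H_2(K_G)$ generate $H_2(G)$, then $H_2(W(G))$ is generated by the image of $H_2(T)$ and by $\nu_*(\Xi)$.
\end{lemma}

\begin{proof}
The groups $M_0$ and $M_1$ are generated by copies of $T$ and $K_G$, so they and $K_{W(G)}=M_0\times M_1$ are perfect. By Lemma~\ref{lem:wang}(1) and (H4), $H_2(M_0)\oplus H_2(M_1)$ maps onto $H_2(W(G))$. Since $\hat z$ conjugates $M_0$ to $M_1$, the two summands have the same image by (H2), so $H_2(M_0)$ alone maps onto. By Lemma~\ref{lem:wreath} applied to $M_0=K_G^{\,Y}\rtimes T$, the group $H_2(W(G))$ is generated by the image of $H_2(T)$ and by $\nu_*H_2(K_G)$. By (W1), $\hat z^2\nu(k)\hat z^{-2}=\nu(zkz^{-1})$, so Lemma~\ref{lem:wang}(2) applies with $z'=\hat z^2$.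
\end{proof}

\begin{proposition}\label{prop:H2A}
$H_2(A)$ is generated by the images of $H_2(T)$ under the homomorphisms $T\to K\subset A$, $t\mapsto t@v_r$, $r\ge0$.
\end{proposition}

\begin{proof}
Let $K_n=K_{A_n}$. The group $K_0$ is perfect by Lemma~\ref{lem:index}, so all $K_n$ are perfect by Lemma~\ref{lem:H2W}. Define homomorphisms $\mu_{n,r}\colon T\to K_n$ for $0\le r\le n$ as follows: $\mu_{n,0}$ is the inclusion of $T$ (as a free factor of $A_0$ if $n=0$, as the subgroup $T$ of $W(A_{n-1})$ if $n>0$), and $\mu_{n+1,r+1}(t)=\mu_{n,r}(t)@(o,0)$.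

We claim that $H_2(A_n)$ is generated by the images of $H_2(T)$ under $\mu_{n,0},\dots,\mu_{n,n}$. For $n=0$, (H4) gives $H_2(A_0)=H_2(T)\oplus H_2(D)\oplus H_2(\mathbb Z)=H_2(T)$; here $H_2(D)=0$ is used. For the inductive step apply Lemma~\ref{lem:H2W} to $G=A_n$ and $\Xi=\bigcup_{r\le n}(\mu_{n,r})_*H_2(T)\subset H_2(K_n)$, and note that $\nu\mu_{n,r}=\mu_{n+1,r+1}$.

Next, $q_n\mu_{n,r}(t)=t@v_r$. For $r=0$ this holds because $\mu_{n,0}(t)=\psi_n(t)$. For $r+1$ it follows by induction from Lemma~\ref{lem:fixed}: the map $q_{n+1}=W(q_n)$ sends $\mu_{n,r}(t)@(o,0)$ to $(t@v_r)@(o,0)=t@v_{r+1}$. By Lemma~\ref{lem:kernel} and (H5), every class in $H_2(A)$ lies in the image of some $(q_n)_*$, and the proposition follows.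
\end{proof}

\begin{remark}\label{rem:shift}
The group $A$ itself escapes the obstruction of Proposition~\ref{prop:criterion}. On $A=K\rtimes\langle z\rangle$ define $\sigma(kz^l)=(k@(o,0))\,z^{2l}$. This is an endomorphism, since $z^2(k@(o,0))z^{-2}=(zkz^{-1})@(o,0)$, and $\sigma(t@v_r)=t@v_{r+1}$. So $H_2(A)$ is generated over $\mathbb Z[\operatorname{End}(A)]$ by the image of the finite group $H_2(T)$. Like its namesake in the model, $\sigma$ doubles $\theta$.
\end{remark}

\section{The group $P$}\label{sec:P}

We need a group with the same tower of classes in which doubling is impossible. The idea is to record the parity of $\theta$ in a rigid finite structure. We take a wreath product of $A$ over a finite set $O$, and require the permutation of $O$ to be even or odd according to the parity of $\theta$. If $\operatorname{Alt}(O)$ is too large to map nontrivially to $A$, an endomorphism must either kill it or respect the distinction between $\operatorname{Alt}(O)$ and $\operatorname{Sym}(O)$.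

To make the new group self-similar we must embed $A$ in it, which requires a homomorphism $\pi\colon A\to\operatorname{Sym}(O)$ with $\operatorname{sgn}\pi_a=(-1)^{\theta(a)}$. Level-transitivity will require in addition that $\pi(A)$ be transitive on $O$. The action of $A$ on the first level provides such a $\pi$.

\subsection*{The permutation representation $\pi$}
Let $\Pi$ be the set of permutations of $X$ of the form $(y,i)\mapsto(t_iy,i+\varepsilon)$ with $t_0,t_1\in T$ and $\varepsilon\in\mathbb Z/2$. The data $(t_0,t_1,\varepsilon)$ are unique because $T$ acts faithfully on $Y$. The product of the permutations with data $(t_i,\varepsilon)$ and $(t_i',\varepsilon')$ has data $(t_{i+\varepsilon'}t_i',\ \varepsilon+\varepsilon')$. So $\Pi\cong T\wr C_2$ is a group of order $2\cdot7200^2$. It contains the permutations induced by $T$, $D$ and $z$, so every $a\in A$ acts on $X$ by an element of $\Pi$.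

Let $Y_0$ be the set of the six Sylow $5$-subgroups of $\operatorname{Alt}(5)$, with $T$ acting by conjugation through its second factor, and let $O=Y_0\times Y_0$, so $|O|=36$. If $a\in A$ acts on $X$ with data $(t_0,t_1,\varepsilon)$, define
\[
\pi_a(p_0,p_1)=(p_0',p_1'),\qquad p'_{i+\varepsilon}=t_ip_i .
\]
Applying first $(t'_i,\varepsilon')$ and then $(t_i,\varepsilon)$ puts $t_{i+\varepsilon'}t'_ip_i$ in position $i+\varepsilon'+\varepsilon$, in agreement with the product in $\Pi$. So $\pi\colon A\to\operatorname{Sym}(O)$ is a homomorphism, and it is trivial on elements that act trivially on $X$. The permutation $\pi_z(p,p')=(p',p)$ has $6$ fixed points and is a product of $15$ transpositions, so it is odd and $\pi_z^2=1$. The perfect groups $T$ and $D$ act by even permutations. Hence $\operatorname{sgn}\pi_a=(-1)^{\theta(a)}$ for all $a\in A$.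

\subsection*{Definition of $P$}
Write an element of $A\wr\operatorname{Sym}(O)$ as $(a_j;\rho)$, where $\rho$ is its permutation and $a_j$ its label at $j\in O$. Then $(a_j;\rho)(b_j;\rho')=(a_{\rho'j}b_j;\rho\rho')$. Put
\[
P=\{(a_j;\rho):\ \text{there is }m\in\mathbb Z\text{ with }\theta(a_j)=m\text{ for all }j\text{ and }\operatorname{sgn}\rho=(-1)^m\},
\]
and let $\theta_P(a_j;\rho)=m$. By the product formula, $P$ is a subgroup and $\theta_P\colon P\to\mathbb Z$ is a homomorphism. Let $\Lambda=\operatorname{Alt}(O)$, a nonabelian simple group, viewed in $P$ with trivial labels. Put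
\[
L=\ker\theta_P=K^O\rtimes\Lambda,\qquad\delta\colon A\to P,\ \ \delta(a)=(a,\dots,a;\pi_a),\qquad\tilde z=\delta(z).
\]
The map $\delta$ is an injective homomorphism. We have $\theta_P(\tilde z)=1$, so $P=L\rtimes\langle\tilde z\rangle$, and $L$ is perfect, being generated by $\Lambda$ and copies of $K$. Fix a point $j_0\in O$ with $\pi_zj_0=j_0$. From \eqref{eq:conj}, \eqref{eq:conjat} and $\pi_z^2=1$ we get, for $\lambda\in\Lambda$, $k\in K$, $l\in\mathbb Z$,
\begin{equation}\label{eq:ztilde}
\tilde z\lambda\tilde z^{-1}=\pi_z\lambda\pi_z^{-1},\qquad\tilde z\,(k@j_0)\,\tilde z^{-1}=(zkz^{-1})@j_0,\qquad\tilde z^{2l}=(z^{2l},\dots,z^{2l};1).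
\end{equation}

\begin{proposition}\label{prop:P}
$P$ is finitely generated and has a faithful, self-similar, contracting, level-transitive action on $\Sigma^*$ with $\Sigma=O\times X$.
\end{proposition}

\begin{proof}
\emph{Generators.} The finite groups $\Lambda$, $T@j_0$, $D@j_0$ and the element $\tilde z$ generate $P$. Indeed, by \eqref{eq:ztilde} and Lemma~\ref{lem:index}, conjugation by powers of $\tilde z$ gives $K@j_0$; conjugation by the transitive group $\Lambda$ gives $K^O$; and $K^O$, $\Lambda$, $\tilde z$ generate $P$.

\emph{The action.} For $g=(a_j;\rho)\in P$ put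
\[
g(j,x)=(\rho j,\,a_j(x)),\qquad g|_{(j,x)}=\delta(a_j|_x)\in P .
\]
Let $h=(b_j;\rho')$, so that $gh=(a_{\rho'j}b_j;\rho\rho')$. Then $g(h(j,x))=(\rho\rho'j,\,a_{\rho'j}b_j(x))=(gh)(j,x)$ and
\[
g|_{h(j,x)}\,h|_{(j,x)}=\delta\bigl(a_{\rho'j}|_{b_j(x)}\,b_j|_x\bigr)=\delta\bigl((a_{\rho'j}b_j)|_x\bigr)=(gh)|_{(j,x)} .
\]
So we have a homomorphism $P\to P\wr\operatorname{Sym}(\Sigma)$, which defines an action of $P$ on $\Sigma^*$ with sections in $P$, by the same recursion as for $A_0$.

\emph{Contraction and faithfulness.} For $a\in A$ the definition gives $\delta(a)(j,x)=(\pi_aj,a(x))$ and $\delta(a)|_{(j,x)}=\delta(a|_x)$. By induction, for $w=(j,x_1)(j_2,x_2)\cdots(j_n,x_n)$ we have $g|_w=\delta(a_j|_{x_1\cdots x_n})$, and the $X$-components of $g(w)$ spell the word $a_j(x_1\cdots x_n)$. The $O$-component of the first letter of $g(w)$ is $\rho j$. So if $g$ acts trivially, then $\rho=1$ and all $a_j=1$. There are finitely many labels $a_j$, so for large $n$ all sections $g|_w$ lie in the finite set $\delta(\mathcal N_A)$.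

\emph{Level-transitivity.} We show that already $\delta(A)$ is level-transitive. First consider level one. Let $x=((e,c),0)$ be a letter in block $0$ and $A_x$ its stabilizer in $A$. An element $t\in T$ acts on $O$ by $(p_0,p_1)\mapsto(tp_0,p_1)$, and by (W4) the element $ztz^{-1}$ fixes $x$ and acts on $O$ by $(p_0,p_1)\mapsto(p_0,tp_1)$. The group $T$ is transitive on $Y_0$ by Sylow's theorem. The subgroup $1\times\operatorname{Alt}(5)_c$ of $T$, where $\operatorname{Alt}(5)_c$ is the stabilizer of $c$, also fixes $x$, and it is transitive on $Y_0$. To see this, let $U$ be the normalizer of a Sylow $5$-subgroup, so that $Y_0=\operatorname{Alt}(5)/U$. As $U$ contains a $5$-cycle, it is transitive on $\{1,\dots,5\}$, so $\operatorname{Alt}(5)=U\cdot\operatorname{Alt}(5)_c$, and taking inverses gives $\operatorname{Alt}(5)=\operatorname{Alt}(5)_c\cdot U$. Hence $\pi(A_x)$ is transitive on $O$, and $O\times\{x\}$ lies in one $\delta(A)$-orbit. The group $A$ is transitive on $X$, since $T$ is transitive on block $0$ and $z$ swaps the blocks, and $\delta(a)$ maps $O\times\{x\}$ onto $O\times\{a(x)\}$.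 So $\delta(A)$ is transitive on $\Sigma$.

Now let $(j,x)\in\Sigma$ be arbitrary. Taking the section at $(j,x)$ is a homomorphism from the stabilizer of $(j,x)$ in $\delta(A)$ to $\delta(A)$. It is onto: the elements $k@x$ ($k\in K$) and $z^2$ act trivially on $X$, so $\pi$ is trivial on them, and $\delta(k@x)$ and $\delta(z^2)$ fix $(j,x)$ with sections $\delta(k)$ and $\delta(z)$. Suppose that $\delta(A)$ is transitive on $\Sigma^n$, and let $\xi w,\xi'w'\in\Sigma^{n+1}$ with $\xi,\xi'\in\Sigma$. Some element of $\delta(A)$ maps $\xi w$ to a word $\xi'w''$, and some element of the stabilizer of $\xi'$ has a section at $\xi'$ that maps $w''$ to $w'$. So $\delta(A)$ is transitive on $\Sigma^{n+1}$.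
\end{proof}

All sections of elements of $P$ at letters lie in $\delta(A)$, so the $O$-component of the second letter of a word is moved only by $\pi(A)$. This is why the simpler choice of $\pi_a$ as the $\theta(a)$-th power of a fixed transposition, which has the right sign, would not give a level-transitive action.

\begin{proposition}\label{prop:H2P}
Let $\iota_r\colon T\to P$, $\iota_r(t)=(t@v_r)@j_0$. Then $H_2(P)$ is generated by the image of $H_2(\Lambda)$ and the images of $(\iota_r)_*\colon H_2(T)\to H_2(P)$, $r\ge0$. Moreover $\tilde z^2$ commutes with $\Lambda$, and $\tilde z^{2^{r+1}}$ commutes with $\iota_r(T)$.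
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:wang}(1), $H_2(L)\to H_2(P)$ is onto. By Lemma~\ref{lem:wreath} applied to $L=K^O\rtimes\Lambda$, the group $H_2(P)$ is generated by the image of $H_2(\Lambda)$ and by $\nu_*H_2(K)$, where $\nu(k)=k@j_0$. By \eqref{eq:ztilde}, Lemma~\ref{lem:wang}(2) applies to $G=A$, this $\nu$ and $z'=\tilde z$. By Proposition~\ref{prop:H2A} we may take for $\Xi$ the union of the images of $H_2(T)$ in $H_2(K)$ under the maps $t\mapsto t@v_r$. This proves the first claim. By \eqref{eq:ztilde}, $\tilde z^2\lambda\tilde z^{-2}=\pi_z^2\lambda\pi_z^{-2}=\lambda$, and conjugation by $\tilde z^{2^{r+1}}$ sends $k@j_0$ to $(z^{2^{r+1}}kz^{-2^{r+1}})@j_0$, so the last claim is Lemma~\ref{lem:commute}.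
\end{proof}

\section{Endomorphisms of $P$}\label{sec:End}

The size of $O$ enters through the following lemma.

\begin{lemma}\label{lem:LambdaA}
Every homomorphism $h\colon\Lambda\to A$ is trivial.
\end{lemma}

\begin{proof}
Otherwise, since $A$ acts faithfully on $X^*$, there is a least $n\ge1$ such that $h(\Lambda)$ acts nontrivially on $X^n$. As $h(\Lambda)$ fixes $X^{n-1}$ pointwise, for each $v\in X^{n-1}$ the map $\lambda\mapsto h(\lambda)|_v$ is a homomorphism $\Lambda\to A$. Composing it with the action on $X$ gives a homomorphism $\Lambda\to\Pi$, which is nontrivial for some $v$. Since $\Lambda$ is simple, it embeds in $\Pi$. But $|\Pi|=2\cdot7200^2=103\,680\,000<12!/2<36!/2=|\Lambda|$.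
\end{proof}

\begin{proposition}\label{prop:odd}
Let $f\in\operatorname{End}(P)$. Either $f(L)=1$, and then $f_*=0$ on $H_2(P)$; or there is an odd integer $m$ with $\theta_P(f(g))=m\,\theta_P(g)$ for all $g\in P$.
\end{proposition}

\begin{proof}
Let $\operatorname{pr}\colon P\to\operatorname{Sym}(O)$, $(a_j;\rho)\mapsto\rho$.

\emph{Case 1: $\operatorname{pr}\circ f$ is trivial on $\Lambda$.} Then $f(\Lambda)\subset A^O$, and each coordinate of $f|_\Lambda$ is a homomorphism $\Lambda\to A$. By Lemma~\ref{lem:LambdaA}, $\Lambda\subset\ker f$. For $k\in K$, $j\in O$ and $\lambda\in\Lambda$, the normal subgroup $\ker f$ contains $[k@j,\lambda]=(k@j)(k^{-1}@\lambda j)$. As $\Lambda$ is transitive, it contains $(k@j)(k^{-1}@j')$ for all $j\ne j'$. For distinct $j,j',j''$ and $k,k'\in K$ it then contains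
\[
\bigl[(k@j)(k^{-1}@j'),\ (k'@j)(k'^{-1}@j'')\bigr]=[k,k']@j .
\]
Since $K$ is perfect, $\ker f$ contains $K^O$, hence $L$. So $f$ factors through $P/L\cong\mathbb Z$, and $f_*=0$ because $H_2(\mathbb Z)=0$.

\emph{Case 2: $\chi=\operatorname{pr}\circ f|_\Lambda$ is nontrivial.} Then $\chi$ is injective, since $\Lambda$ is simple. Its image is perfect, so it lies in $\operatorname{Alt}(O)$, and equals $\operatorname{Alt}(O)$ by comparing orders. Let $\eta=\operatorname{pr}f(\tilde z)$. Applying $\operatorname{pr}\circ f$ to the first identity in \eqref{eq:ztilde} gives $\eta\chi(\lambda)\eta^{-1}=\chi(\pi_z\lambda\pi_z^{-1})$ for all $\lambda\in\Lambda$. Suppose $\eta$ is even, say $\eta=\chi(\lambda_0)$. Then $\chi(\lambda_0\lambda\lambda_0^{-1})=\chi(\pi_z\lambda\pi_z^{-1})$, so $\lambda_0^{-1}\pi_z$ commutes with all of $\operatorname{Alt}(O)$. A permutation that commutes with every $3$-cycle preserves every $3$-element subset of $O$, and so fixes every point, a point being the intersection of two such subsets. Thus $\pi_z=\lambda_0$ is even, which is false. So $\eta$ is odd, and by the definition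 of $P$ the integer $m=\theta_P(f(\tilde z))$ is odd. The homomorphism $\theta_Pf$ kills the perfect group $L$, so $\theta_Pf=m\,\theta_P$.
\end{proof}

\section{The classes $c_n$ and the proof of the theorem}\label{sec:proof}

The class $c_n$ is the sum of copies of $u$ over all places where $T$ can act at depth $n$. To define it we use the action of $P\le A\wr\operatorname{Sym}(O)$ on $O\times X^*$ given by $(a_j;\rho)(j,w)=(\rho j,a_j(w))$, not the action on $\Sigma^*$.

For $n\ge0$ let $\Omega_n=O\times X^n\times\{0,1\}$. The element $\omega=(j,v,i)$ stands for the subset $\{(j,v(y,i)):y\in Y\}$ of $O\times X^{n+1}$, which we again call a block and identify with $Y$ through the coordinate $y$. Let $g=(a_j;\rho)\in P$. We have $a_j(v(y,i))=a_j(v)\,a_j|_v(y,i)$, and $a_j|_v\in A$ acts on $X$ by an element $(y,i)\mapsto(t_iy,i+\varepsilon)$ of $\Pi$. So $g$ permutes the blocks, and it maps $\omega$ to $g\omega$ by $y\mapsto t_{g,\omega}y$ for a unique $t_{g,\omega}\in T$. Uniqueness gives $t_{gg',\omega}=t_{g,g'\omega}\,t_{g',\omega}$. We obtain a homomorphism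
\[
\Theta_n\colon P\to T\wr\operatorname{Sym}(\Omega_n),\qquad\text{and put}\qquad c_n=\Theta_n^*c_{\Omega_n}\in H^2(P;\mathbb F_2).
\]
The index of $v(y,i)$ does not depend on $y$, so each block has an index in $\mathbb Z/2^{n+1}$, and every value occurs. By Lemma~\ref{lem:index}, $g$ adds $\theta(a_j)=\theta_P(g)$ to the index of every block.

\begin{lemma}\label{lem:detect}
$c_n\bigl((\iota_n)_*\alpha\bigr)=1$ for all $n\ge0$.
\end{lemma}

\begin{proof}
The element $\iota_n(t)=(t@v_n)@j_0$ fixes $(j,w)\in O\times X^{n+1}$ unless $j=j_0$ and $w=v_nx$, and it sends $(j_0,v_nx)$ to $(j_0,v_nt(x))$. Since $t$ acts by $t$ on block $0$ of $X$ and trivially on block $1$, we get $\Theta_n\iota_n(t)=t@\omega_n$ with $\omega_n=(j_0,v_n,0)$. By Lemma~\ref{lem:cOmega}(1), $\iota_n^*c_n=u$, and $u(\alpha)=1$.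
\end{proof}

\begin{lemma}\label{lem:vanish}
Let $h\colon H\to P$ be a homomorphism with $\theta_Ph=0$, and let $g\in P$ commute with $h(H)$. Suppose $\theta_P(g)=2^\kappa m$ with $m$ odd and $\kappa\ge0$. Then $h^*c_n=0$ for all $n\ge\kappa$.
\end{lemma}

\begin{proof}
Write the index of a block as $\sum_{s=0}^n2^sb_s$ with binary digits $b_s$. Since $\kappa\le n$, the digit $b_\kappa$ is defined. Let $\Omega'$ and $\Omega''$ be the sets of blocks with $b_\kappa=0$ and $b_\kappa=1$. Adding $2^\kappa m$ changes the residue modulo $2^{\kappa+1}$ by $2^\kappa$, so it leaves $b_0,\dots,b_{\kappa-1}$ unchanged and flips $b_\kappa$. Hence $g$ interchanges $\Omega'$ and $\Omega''$. Since $\theta_Ph=0$, the group $h(H)$ preserves the index, and so preserves $\Omega'$. Lemma~\ref{lem:cOmega}(2) applied to $\Theta_nh$ and $\Theta_n(g)$ gives $h^*c_n=(\Theta_nh)^*c_{\Omega_n}=0$.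
\end{proof}

The bound $n\ge\kappa$ cannot be improved: for $h=\iota_n$ and $g=\tilde z^{2^{n+1}}$ we have $\kappa=n+1$, and $\iota_n^*c_n=u\ne0$.

\begin{proposition}\label{prop:bound}
For every $\xi\in H_2(P)$ there is an integer $n_\xi$ such that $c_n(f_*\xi)=0$ for all $f\in\operatorname{End}(P)$ and all $n\ge n_\xi$.
\end{proposition}

\begin{proof}
The map $\xi\mapsto c_n(f_*\xi)$ is additive, and every $\xi$ is a finite sum of generators of the kinds listed in Proposition~\ref{prop:H2P}. So it suffices to treat these generators. Let $f\in\operatorname{End}(P)$. If $f(L)=1$, then $f_*=0$. Otherwise let $m$ be the odd integer of Proposition~\ref{prop:odd}.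

Let $\xi=(\iota_r)_*\zeta$ with $\zeta\in H_2(T)$. Put $h=f\iota_r$ and $g=f(\tilde z^{2^{r+1}})$. Then $\theta_Ph=0$ because $T$ is perfect, $g$ commutes with $h(T)$ by Proposition~\ref{prop:H2P}, and $\theta_P(g)=2^{r+1}m$. By Lemma~\ref{lem:vanish}, $c_n(f_*\xi)=(h^*c_n)(\zeta)=0$ for $n\ge r+1$.

Let $\xi$ be the image of $\zeta\in H_2(\Lambda)$. Put $h=f|_\Lambda$ and $g=f(\tilde z^2)$. Then $\theta_Ph=0$ because $\Lambda$ is perfect, $g$ commutes with $h(\Lambda)$, and $\theta_P(g)=2m$. So $c_n(f_*\xi)=(h^*c_n)(\zeta)=0$ for $n\ge1$.

The bounds $r+1$ and $1$ do not depend on $f$, because $m$ is odd for every $f$ that occurs.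
\end{proof}

Taking $f=\mathrm{id}$ shows $c_n((\iota_r)_*\alpha)=0$ for $r<n$. For $r>n$ the same holds because $\Theta_n\iota_r$ is trivial. So $c_n$ detects exactly the depth $n$ among the classes $(\iota_r)_*\alpha$.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Part (1) is Proposition~\ref{prop:P}. For (2), suppose that $\xi_1,\dots,\xi_s$ generate $H_2(P)$ over $\mathbb Z[\operatorname{End}(P)]$, and choose $n\ge0$ with $n\ge n_{\xi_i}$ for all $i$. Every class in $H_2(P)$ is an integral combination of classes $f_*\xi_i$, so by Proposition~\ref{prop:bound} the homomorphism $c_n$ vanishes on $H_2(P)$. This contradicts Lemma~\ref{lem:detect}. Part (3) follows from (2) and Proposition~\ref{prop:criterion}.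
\end{proof}

\section{Presentations with relations that are not iterated}\label{sec:scope}

One can also consider presentations
\[
\Big\langle S\ \Big|\ Q\cup\bigcup_{\varphi\in\Phi^*}\varphi(R)\Big\rangle
\]
with an additional finite set $Q\subset F(S)$ of relations to which $\Phi$ is not applied. Theorem~\ref{thm:main} excludes such a presentation of $P$ whenever all $\varphi\in\Phi$ induce endomorphisms of $P$. Indeed, in that case every $\varphi\in\Phi^*$ maps the kernel $N$ of $F(S)\to P$ into itself, so $\varphi(Q)\subset N$. Iterating $Q\cup R$ therefore defines the same group, and part (3) of the theorem applies to $(S,Q\cup R,\Phi)$.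

We make no claim about presentations of this form in which the endomorphisms of $F(S)$ are not required to descend to the group. The proof of Proposition~\ref{prop:criterion} begins with the inclusion $\varphi(N)\subset N$, which is automatic for the definition in Section~\ref{sec:intro} and is not available in that setting.
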